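# Row averages, column averages, and the fractional chromatic number of the skew-partition graph

## 1. Two averaging operators on an $a\times b$ grid

Let $a,b\ge 1$, put $N=ab$, and let $X=[a]\times[b]$ be a grid with $a$ rows $\{i\}\times[b]$ and $b$ columns $[a]\times\{m\}$. Let $G=\mathrm{Sym}(X)$. Inside $G$ we look at two subgroups:

- the row group $R$, which maps every row to itself, so $R\cong (S_b)^a$;
- the column group $C$, which maps every column to itself, so $C\cong (S_a)^b$.

All representations are finite-dimensional, complex and unitary. For a subgroup $K\le G$ acting on $V$, let $V^K$ be the space of $K$-fixed vectors and put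
$$e_K=\frac1{|K|}\sum_{g\in K}g .$$
Since $ke_K=e_K=e_Kk$ for $k\in K$, we have $e_K^2=e_K$. Since $g^*=g^{-1}$, we have $e_K^*=e_K$. The image of $e_K$ is $V^K$. So $e_K$ is the orthogonal projection onto $V^K$. We shall often use that $e_{gKg^{-1}}=ge_Kg^{-1}$, and that $e_{K}=e_{K_1}e_{K_2}$ when $K=K_1K_2$ is a product of commuting subgroups with $K_1\cap K_2=1$.

The object of this lecture is the pair $(e_R,e_C)$ in an irreducible representation $V$. The groups $R$ and $C$ together generate $G$ (a single row swap is a transposition, and row and column transpositions connect all of $X$), so for $V$ nontrivial $V^R\cap V^C=0$. The question is quantitative: how small can the angle between $V^R$ and $V^C$ be? The cosine of that angle is the largest value of $\|e_Rv\|/\|v\|$ over nonzero $v\in V^C$.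

**Theorem A.** For every nontrivial irreducible unitary representation $V$ of $G$ and every $v\in V^C$,
$$\|e_Rv\|^2\le \frac1{ab}\,\|v\|^2 .$$
If $a,b\ge2$, equality with $v\ne0$ forces $V\cong S^{(N-2,2)}$.

Here $S^{(N-j,j)}$ is the irreducible representation of $S_N$ attached to the two-row partition $(N-j,j)$; a concrete model comes in Section 4. Let us test the inequality by hand.

**Example 1 (functions on points).** Let $V$ be the space of functions on $X$ with sum $0$. A vector of $V^C$ has the form $v(i,m)=\varphi(m)$ with $\sum_m\varphi(m)=0$. Applying $e_R$ replaces $v$ by its row averages, and each of these is $\frac1b\sum_m\varphi(m)=0$. So $V^R\perp V^C$.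

**Example 2 (functions on pairs: equality).** Let $a,b\ge 2$, and let $W_2$ be the space of functions $w$ on $2$-subsets of $X$ such that, for each point, the values on the pairs through that point sum to $0$. Define $v$ to be $a(b-1)$ on pairs lying in one column and $-(a-1)$ on all other pairs. A point lies on $a-1$ pairs of the first kind and on $ab-a$ of the second, and $(a-1)a(b-1)-(ab-a)(a-1)=0$, so $v\in W_2$. Clearly $v$ is $C$-invariant. Now average over $R$. A pair inside a row stays inside that row, where $v=-(a-1)$. A pair between two given rows becomes one of $b^2$ equally likely pairs, $b$ of which lie in a column, so the average is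
$$\frac{b\,a(b-1)-(b^2-b)(a-1)}{b^2}=\frac{b-1}{b}.$$
Counting pairs,
$$\|v\|^2=\frac{ab(a-1)}2\,a^2(b-1)^2+\frac{a^2b(b-1)}2\,(a-1)^2=\frac{a^2b(a-1)(b-1)}2\,(ab-1),$$
$$\|e_Rv\|^2=\frac{ab(b-1)}2\,(a-1)^2+\frac{b^2a(a-1)}2\cdot\frac{(b-1)^2}{b^2}=\frac{a(a-1)(b-1)}2\,(ab-1).$$
The ratio is exactly $1/(ab)$. So the constant in Theorem A cannot be lowered.

**Example 3 ($2\times2$).** Here $G=S_4$ and $N=4$. In $W_2$ the four conditions force complementary pairs to have equal values (add the conditions at $1$ and $2$, subtract those at $3$ and $4$, and get $2w_{12}-2w_{34}=0$). So $W_2$ is the space of functions with sum $0$ on the three pairings $12|34,\ 13|24,\ 14|23$. It is the plane on which $S_4$ acts through $S_3$ as the symmetries of a triangle. The images of $R$ and $C$ are two different groups of order $2$ generated by reflections, so $V^R$ and $V^C$ are two mirror lines at $60^\circ$, and $\cos^2 60^\circ=\frac14=\frac1{ab}$.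

## 2. Skew partitions, and what the angle is for

Let $k\ge2$ and let $X$ have $k^2$ points.

**Definition.** The skew-partition graph $P(k)$ has as vertices the partitions of $X$ into $k$ cells of size $k$. Two partitions $P,Q$ are adjacent, or skew, if every cell of $P$ meets every cell of $Q$ in at most one element. Equivalently, they meet in exactly one element, since a cell of $P$ has $k$ elements distributed over the $k$ cells of $Q$.

Write $\Omega$ for the vertex set $V(P(k))$. The group $G=\mathrm{Sym}(X)$ acts transitively on $\Omega$ by automorphisms. The row partition $P_0$ and the column partition $Q_0$ of a $k\times k$ grid are skew, and this is how the grid enters.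

**Definition.** A coclique is a set of pairwise non-adjacent vertices; $\alpha(\Gamma)$ is the largest size of a coclique of a graph $\Gamma$. A fractional coloring of $\Gamma$ is a family of cocliques with nonnegative weights such that each vertex is covered with total weight at least $1$. The fractional chromatic number $\chi^*(\Gamma)$ is the least possible total weight.

Two bounds follow at once. If cocliques $S$ with weights $t_S$ form a fractional coloring, then summing the coverage over all vertices gives $|V(\Gamma)|\le\sum_S t_S|S|\le\alpha(\Gamma)\sum_St_S$, so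
$$\chi^*(\Gamma)\ge \frac{|V(\Gamma)|}{\alpha(\Gamma)} . \tag{1}$$
(For vertex-transitive graphs this is an equality; see Godsil–Royle, *Algebraic Graph Theory*, Ch. 7.) Also, a clique meets every coclique in at most one vertex, so summing the coverage over a clique shows that $\chi^*(\Gamma)$ is at least the size of any clique.

Now look at $P(k)$. For distinct points $i,j$ let $S_{i,j}$ be the set of partitions with $i$ and $j$ in one cell. It is a coclique, since two such partitions have cells that share both $i$ and $j$. The $k-1$ cell-mates of $i$ are equally likely to be any of the other $k^2-1$ points, so $S_{i,j}$ has density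
$$\frac{k-1}{k^2-1}=\frac1{k+1} . \tag{2}$$
Give each of the $\binom{k^2}2$ pairs $\{i,j\}$ the weight $1/\big(k\binom k2\big)$. A partition has exactly $k\binom k2$ pairs inside its cells, so it is covered with weight exactly $1$, and the total weight is
$$\frac{k^2(k^2-1)/2}{k\cdot k(k-1)/2}=k+1 .$$
So
$$\chi^*(P(k))\le k+1\qquad\text{for all }k\ge2. \tag{3}$$
It was conjectured that equality holds for every $k$.

The case $k=2$ can be seen directly: $\{1,2,3,4\}$ has three partitions into pairs, any two of which are skew. So $P(2)=K_3$ and $\chi^*=3$. For $k=3$ there are $9!/(6^3\cdot 6)=280$ vertices, and the coclique $S_{i,j}$ has $70$.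

**The clique approach and where it stops.** The sensible first attempt at a lower bound is to find a clique of size $k+1$. By (3), no clique is larger. For $k=3$ the four parallel classes of the affine plane of order $3$ are four mutually skew partitions, so $\chi^*(P(3))=4$. In general, cliques of size $k+1$ exist if and only if an affine plane of order $k$ exists, in particular when $k$ is a prime power. This is exactly where the approach ends: for $k=6$ the Bruck–Ryser theorem excludes an affine plane, since $6\equiv2 \pmod 4$ and $6$ is not a sum of two squares. Then all cliques have size at most $6$, and the clique bound cannot give $7$.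

By (1), it is enough to bound cocliques instead: we need $\alpha(P(k))\le|\Omega|/(k+1)$. Eigenvalues can do this, and the eigenvalue estimate that is needed turns out to be Theorem A for $a=b=k$. The results are as follows.

**Theorem B.** For all $k\ge2$: $\alpha(P(k))=|V(P(k))|/(k+1)$ and $\chi^*(P(k))=k+1$.

**Theorem C.**

1. Let $d=(k!)^{k-1}$ be the valency of $P(k)$. Every eigenvalue of $P(k)$ on functions orthogonal to the constants lies in $[-d/k,d/k]$, and $-d/k$ is the least eigenvalue.
2. Let $a,b\ge2$ and $|X|=ab$. Let $\mathcal F$ be a family of partitions of $X$ into $a$ cells of size $b$, and $\mathcal G$ a family of partitions of $X$ into $b$ cells of size $a$. Suppose no $P\in\mathcal F$, $Q\in\mathcal G$ are skew (all cell intersections of size exactly $1$). If the densities $\alpha,\beta$ of $\mathcal F,\mathcal G$ lie in $[0,1)$, then $\frac{\alpha}{1-\alpha}\cdot\frac{\beta}{1-\beta}\le\frac1{ab}$. Equality is attained.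
3. For all $k\ge2$, the maximum cocliques of $P(k)$ are exactly the sets $S_{i,j}$.

## 3. From skew partitions to the grid: Theorem A implies Theorem B

We work with $a\times b$ grids, because Theorem C(2) needs them. Let $a,b\ge2$, let $X=[a]\times[b]$, let $\Omega_1$ be the set of partitions of $X$ into $a$ cells of size $b$, and $\Omega_2$ the set of partitions into $b$ cells of size $a$. Then $P_0\in\Omega_1$ (rows) and $Q_0\in\Omega_2$ (columns). On $\Omega_1,\Omega_2,G$ we use uniform probability measures. For $g\in L^2(\Omega_2)$ let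
$$(Bg)(P)=\text{the average of }g(Q)\text{ over all }Q\in\Omega_2\text{ skew to }P .$$

**Lemma 1.** If $g\in L^2(\Omega_2)$ and $g\perp1$, then $\|Bg\|\le\|g\|/\sqrt{ab}$. More precisely, put $f_1(\sigma)=f(\sigma P_0)$ and $g_2(\sigma)=g(\sigma Q_0)$ for $f\in L^2(\Omega_1)$, $g\in L^2(\Omega_2)$, and let $G$ act on $L^2(G)$ by $(\rho(\tau)\phi)(\sigma)=\phi(\sigma\tau)$. Then $f\mapsto f_1$ and $g\mapsto g_2$ are isometries, $g_2$ is $\rho(C)$-invariant, and $(Bg)_1=e_Rg_2$.

**Step 1.** *Purpose: to describe the partitions skew to $P_0$ by the row group.* Let $Q\in\Omega_2$ be skew to $P_0$, and label its cells $1,\dots,b$. Map $(i,m)$ to the unique element of (row $i$) $\cap$ (cell $m$ of $Q$). This is a permutation of each row, so it is some $r\in R$, and it takes column $m$ to cell $m$. So $Q=rQ_0$. Conversely, $rQ_0$ is skew to $rP_0=P_0$. Hence the partitions skew to $P_0$ are the $R$-orbit of $Q_0$, and those skew to $\sigma P_0$ are the $\sigma rQ_0$ with $r\in R$, each arising equally often.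

**Step 2.** *Purpose: to turn $B$ into $e_R$.* For uniform $\sigma\in G$, $\sigma P_0$ is uniform on $\Omega_1$ and $\sigma Q_0$ is uniform on $\Omega_2$, so both lifts are isometries. For $c\in C$ we have $g_2(\sigma c)=g(\sigma cQ_0)=g(\sigma Q_0)=g_2(\sigma)$. By Step 1,
$$(Bg)_1(\sigma)=\frac1{|R|}\sum_{r\in R}g(\sigma rQ_0)=\frac1{|R|}\sum_{r\in R}(\rho(r)g_2)(\sigma)=(e_Rg_2)(\sigma).$$

**Step 3.** *Purpose: to apply Theorem A.* If $g\perp1$ then $g_2\perp1$. The $\rho(G)$-fixed vectors of $L^2(G)$ are the constants, so $g_2$ lies in an orthogonal sum of nontrivial irreducible submodules. The components of $g_2$ in them are $C$-invariant, and $e_R$ preserves each submodule. Theorem A on each component gives $\|e_Rg_2\|^2\le\frac1{ab}\|g_2\|^2$. Hence $\|Bg\|=\|e_Rg_2\|\le\|g\|/\sqrt{ab}$. $\square$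

Take now $a=b=k$. Then $\Omega_1=\Omega_2=\Omega$. The stabilizer of $Q_0$ in $R$ consists of the maps $(i,m)\mapsto(i,\pi m)$: if $r\in R$ sends column $m$ to column $\pi(m)$, then, since it preserves rows, $r(i,m)=(i,\pi(m))$. So the valency is $d=(k!)^k/k!=(k!)^{k-1}$. With $\mathbf A$ the adjacency matrix we have $B=\frac1d\mathbf A$, and Lemma 1 reads
$$\|\mathbf Af\|\le\frac dk\|f\|\qquad(f\perp1). \tag{4}$$

**Proof of Theorem B from Theorem A.** Let $S$ be a nonempty coclique of density $\alpha$ and $f=1_S-\alpha$. Then $f\perp1$ and $\|f\|^2=\alpha(1-\alpha)$. Since $\mathbf A1=d\cdot1$ and $\mathbf A$ is symmetric, the mixed terms vanish in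
$$0=\frac1d\langle1_S,\mathbf A1_S\rangle=\alpha^2+\frac1d\langle f,\mathbf Af\rangle . \tag{5}$$
By Cauchy–Schwarz and (4), $\langle f,\mathbf Af\rangle\ge-\frac dk\|f\|^2$. Hence
$$\alpha^2\le\frac1k\alpha(1-\alpha),\qquad\text{that is,}\qquad\alpha\le\frac1{k+1}. \tag{6}$$
By (2) the sets $S_{i,j}$ reach this, so $\alpha(P(k))=|\Omega|/(k+1)$. Then (1) gives $\chi^*(P(k))\ge k+1$, and (3) gives the opposite inequality. $\square$

Everything now rests on Theorem A.

## 4. Functions on $j$-subsets

We recall the part of the representation theory of $S_N$ that the proof needs (James, *The Representation Theory of the Symmetric Groups*). For $0\le j\le N/2$ let $W_j$ be the space of complex functions $w$ on $j$-subsets of $X$ with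
$$\sum_{J\supset Y}w(J)=0\qquad\text{for every }(j-1)\text{-subset }Y .$$
Then $W_j\cong S^{(N-j,j)}$ is irreducible and self-dual, the $W_j$ are pairwise non-isomorphic, and for $b\le N/2$ the space of functions on $b$-subsets is isomorphic to $\bigoplus_{j=0}^bW_j$. So $W_0$ is trivial, and $W_1$, $W_2$ are the spaces in Examples 1 and 2. Self-duality is visible in the model: $W_j$ is cut out by real equations, so it has a basis of real functions, and its character is real.

We also use Frobenius reciprocity in the form: if $K\le G$, the multiplicity of an irreducible $V$ in the space of functions on $G/K$ is $\dim V^K$.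

## 5. One row against all columns

Theorem A will be proved by induction on the number $a$ of rows. To peel off one row we shall need the same kind of estimate with $R$ replaced by the bigger group that keeps only row $1$ as a set. For that group the fixed spaces are at most one-dimensional, and everything can be computed.

Let $a,b\ge2$ and $M=(a-1)b=N-b$, so $M\ge b\ge 2$. Let $A$ be row $1$, let $K=\mathrm{Sym}(A)\times\mathrm{Sym}(X\setminus A)$, and put
$$\theta=\frac{ab-2}{a^2b(M-1)}>0 .$$

**Lemma 2.** If $V$ is a nontrivial irreducible representation of $G$ and $v\in V^C$, then $\|e_Kv\|^2\le\theta\|v\|^2$. If equality holds with $v\ne0$, then $V\cong W_2$.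

**Step 1.** *Purpose: to reduce to one number $\theta_j$ for each $W_j$.* If $V^K=0$ the claim holds, strictly for $v\ne0$, because $\theta>0$. Otherwise, since $K$ is the stabilizer of the $b$-subset $A$ and $b\le N/2$, Frobenius reciprocity says that $V$ occurs in the module of functions on $b$-subsets. This module is multiplicity-free, so $\dim V^K=1$ and $V\cong W_j$ with $1\le j\le b$. Let $u$ be a unit vector of $V^K$. Then, for $v\in V^C$,
$$\|e_Kv\|=|\langle v,u\rangle|=|\langle e_Cv,u\rangle|=|\langle v,e_Cu\rangle|\le\|v\|\,\|e_Cu\| .$$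
So we must study $\theta_j:=\|e_Cu\|^2=\langle e_Cu,u\rangle$. We need: $\theta_2=\theta$, and $\theta_j<\theta$ for all other $j$ with $1\le j\le b$. The invariant inner product on an irreducible module is unique up to scale, so we may compute in the model $W_j$ with the inner product $\sum_Jf(J)\overline{f'(J)}$.

**Step 2.** *Purpose: to find the $K$-fixed vector of $W_j$.* A $K$-invariant function on $j$-subsets has the form $w(J)=\omega_{|J\setminus A|}$, where all indices $0,\dots,j$ occur because $j\le b\le M$. Let $Y$ be a $(j-1)$-subset with $|Y\setminus A|=l$. It extends by one of the $b-(j-1-l)$ unused points of $A$, or by one of the $M-l$ unused points outside $A$. So $w\in W_j$ if and only if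
$$(b-j+1+l)\,\omega_l+(M-l)\,\omega_{l+1}=0\qquad(0\le l\le j-1). \tag{7}$$
Since $l\le j-1<M$, the factor $M-l$ is positive, so $\omega_0=1$ determines all $\omega_l$. Write $w_A$ for the resulting function; it is real and spans $W_j^K$. For any $b$-subset $A'$ put $w_{A'}(J)=\omega_{|J\setminus A'|}$; then $cw_A=w_{cA}$ for $c\in G$. Multiplying the ratios in (7),
$$\omega_j=(-1)^j\prod_{s=0}^{j-1}\frac{b-s}{M-s}. \tag{8}$$

**Step 3.** *Purpose: to write $\theta_j$ as the value of a polynomial.* Let $\ell(f)$ be the average of $f(J)$ over all $j$-subsets $J\subset A$. This is a $K$-invariant linear functional on $W_j$, so $\ell(f)=\langle f,z\rangle$ for a $K$-fixed $z\in W_j$, which is a multiple of $w_A$. Since $\ell(w_A)=\omega_0=1$, we get $\ell(f)=\langle f,w_A\rangle/\langle w_A,w_A\rangle$. Taking $u=w_A/\|w_A\|$, for $c\in C$,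
$$\langle cu,u\rangle=\frac{\langle w_{cA},w_A\rangle}{\langle w_A,w_A\rangle}=\ell(w_{cA}).$$
So $\theta_j$ is the average over $c\in C$ and $J\subset A$ of $\omega_{|J\setminus cA|}$. Fix $J\subset A$; its $j$ points lie in $j$ different columns. The point $(1,m)$ lies in $cA$ if and only if $c$ maps a point of row $1$ to it; as $c$ preserves columns, this happens if and only if $c$ fixes $(1,m)$. This has probability $\frac1a$, independently for different columns. Hence
$$\theta_j=y_j(x_0),\qquad y_j(x)=\sum_{l=0}^j\binom jl(1-x)^{j-l}x^l\omega_l,\qquad x_0=\frac{a-1}a=\frac MN . \tag{9}$$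

**Step 4.** *Purpose: to compute $\theta_1$ and $\theta_2$.* Note $1-x_0=\frac bN$. For $j=1$: $\omega_1=-\frac bM$, so $\theta_1=\frac bN-\frac MN\cdot\frac bM=0$. For $j=2$: (7) gives $\omega_1=-\frac{b-1}M$ and $\omega_2=\frac{b(b-1)}{M(M-1)}$, so
$$\theta_2=\frac1{N^2}\Big[b^2-2b(b-1)+\frac{b(b-1)M}{M-1}\Big]=\frac b{N^2}\Big[2-b+(b-1)\Big(1+\frac1{M-1}\Big)\Big]=\frac b{N^2}\Big[1+\frac{b-1}{M-1}\Big].$$
Since $M-1+b-1=N-2$, this is $\frac{b(N-2)}{N^2(M-1)}=\theta$.

It remains to show $\theta_j<\theta_2$ for $3\le j\le b$. Here one should see why the sum (9) does not yield to direct estimation. Take $a=b=3$, so $M=6$ and $x_0=\frac23$. For $j=3$, (7) gives $\omega=(1,-\frac16,\frac1{15},-\frac1{20})$ and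
$$\theta_3=\frac1{27}\Big(1-1+\frac45-\frac25\Big)=\frac2{135},\qquad\theta_2=\frac{7}{27\cdot5}=\frac7{135}.$$
The signs alternate, and if we put absolute values on the terms of $\theta_3$ we get $\frac1{27}(1+1+\frac45+\frac25)=\frac{16}{135}$, which exceeds $\theta_2$. So the comparison depends on the cancellation. We get it from a differential equation that all the $y_j$ satisfy, with the eigenvalue as the only term that depends on $j$; then the maximum principle compares $y_j$ with $y_2$ on the whole interval $[0,1]$.

**Step 5.** *Purpose: to derive the differential equation.* Homogenize: let $Y(s,t)=\sum_{l=0}^j\binom jl\omega_ls^{j-l}t^l$. Then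
$$Y_s=j\sum_{l=0}^{j-1}\binom{j-1}l\omega_ls^{j-1-l}t^l,\qquad Y_t=j\sum_{l=0}^{j-1}\binom{j-1}l\omega_{l+1}s^{j-1-l}t^l .$$
Multiply (7) by $j\binom{j-1}ls^{j-1-l}t^l$ and sum over $l$. A factor $l$ acts on these sums as $t\,\partial_t$, so
$$(b-j+1)Y_s+tY_{st}+MY_t-tY_{tt}=0 .$$
As $Y_s$ is homogeneous of degree $j-1$, Euler's identity gives $tY_{st}=(j-1)Y_s-sY_{ss}$. Therefore
$$sY_{ss}+tY_{tt}=bY_s+MY_t . \tag{10}$$
Now $Y=\sigma^jy(x)$ with $\sigma=s+t$, $x=t/\sigma$, $y=y_j$. We have $x_s=-x/\sigma$ and $x_t=(1-x)/\sigma$, so
$$Y_s=\sigma^{j-1}\big(jy-xy'\big),\qquad Y_t=\sigma^{j-1}\big(jy+(1-x)y'\big).$$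
Differentiating once more in the same way and then putting $\sigma=1$,
$$Y_{ss}=(j-1)(jy-xy')-x\big((j-1)y'-xy''\big)=j(j-1)y-2(j-1)xy'+x^2y'',$$
$$Y_{tt}=(j-1)\big(jy+(1-x)y'\big)+(1-x)\big((j-1)y'+(1-x)y''\big)=j(j-1)y+2(j-1)(1-x)y'+(1-x)^2y''.$$
Put $s=1-x$, $t=x$ in (10). On the left the $y'$ terms cancel and the coefficient of $y''$ is $(1-x)x^2+x(1-x)^2=x(1-x)$. On the right the coefficient of $y$ is $j(b+M)=jN$ and that of $y'$ is $-bx+M(1-x)=M-Nx$. So $j(j-1)y+x(1-x)y''=jNy+(M-Nx)y'$, that is,
$$Ly:=x(1-x)y''+(Nx-M)y'=\kappa_jy\quad\text{for }y=y_j,\qquad\kappa_j=j(N+1-j). \tag{11}$$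
Moreover $y_j(0)=1$ and $y_j(1)=\omega_j$, given by (8).

The principle we use: if a smooth function $h$ has an interior minimum on $[0,1]$ at $\xi$, then $h'(\xi)=0$ and $h''(\xi)\ge0$, so $(Lh)(\xi)\ge0$.

**Step 6.** *Purpose: to show $y_2\ge0$ on $[0,1]$.* We have $y_2(0)=1>0$ and $y_2(1)=\frac{b(b-1)}{M(M-1)}>0$. If $y_2$ took a negative value, its minimum would be negative and interior. There $Ly_2\ge0$, but $\kappa_2y_2<0$ because $\kappa_2=2(N-1)>0$. This contradicts (11).

**Step 7.** *Purpose: to show $\theta_j<\theta_2$ for $3\le j\le b$.* Let $D=y_2-y_j$. Then $D(0)=0$, and by (8)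
$$D(1)\ge\prod_{s<2}\frac{b-s}{M-s}-\prod_{s<j}\frac{b-s}{M-s}\ge0,$$
because each factor with $s<j\le b\le M$ lies in $(0,1]$. By (11),
$$LD=\kappa_2y_2-\kappa_jy_j=\kappa_jD-(\kappa_j-\kappa_2)y_2,\qquad\kappa_j-\kappa_2=(j-2)(N-1-j)>0 ;$$
the factorization follows from $j(N+1-j)-2(N-1)=(j-2)N-(j-2)(j+1)$, and positivity from $j\le N/2<N-1$. Suppose $D$ were negative somewhere. Its minimum would be negative and interior. There $LD\ge0$, while the right side is at most $\kappa_jD<0$: a contradiction. So $D\ge0$ on $[0,1]$. Suppose $D(x_0)=0$. As $0<x_0<1$, this is an interior minimum, so $LD(x_0)\ge0$; but the right side is $-(\kappa_j-\kappa_2)y_2(x_0)=-(\kappa_j-\kappa_2)\theta_2<0$. So $D(x_0)>0$, that is, $\theta_j<\theta_2=\theta$.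

Together with $\theta_1=0<\theta$ this gives $\theta_j\le\theta$ for $1\le j\le b$, with equality only for $j=2$. $\square$

## 6. Adding rows one at a time: proof of Theorem A

If $b=1$ then $C=G$ and $V^C=0$. Fix $b\ge2$ and use induction on $a$. For $a=1$ we have $R=G$, so $e_R=0$ on $V$. Let $a\ge2$, and assume the inequality for $a-1$. As before $M=(a-1)b\ge2$.

**Splitting off row $1$.** *Purpose: to express $\|e_Rv\|^2$ through Lemma 2 and the smaller grid.* Let $R_i=\mathrm{Sym}(\text{row }i)$ and $e_i=e_{R_i}$. Let $X'$ be the union of rows $2,\dots,a$, and put $G'=\mathrm{Sym}(X')$, $C'=C\cap G'$, $R'=R_2\cdots R_a$. Thus $X'$ is an $(a-1)\times b$ grid with row group $R'$ and column group $C'$. Let $v\in V^C$ be a unit vector, and put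
$$q=\|e_Rv\|^2,\qquad v_1=e_1v,\qquad p=\|e_{G'}v_1\|^2=\|e_Kv\|^2;$$
the last equality holds because $K=R_1\times G'$. Since $C'$ commutes with $R_1$ and fixes $v$, the vector $v_1$ is $C'$-invariant. Also $e_Rv=e_{R'}v_1$. Write $v_1=e_{G'}v_1+v_2$. Then $v_2$ lies in an orthogonal sum of nontrivial irreducible $G'$-submodules, its components there are $C'$-invariant, and $e_{R'}$ preserves each of them. By induction, $\|e_{R'}v_2\|^2\le\frac1M\|v_2\|^2$. Because $e_{R'}$ fixes $e_{G'}v_1$, and $e_{R'}v_2\perp V^{G'}$,
$$q=p+\|e_{R'}v_2\|^2\le p+\frac1M\big(\|e_1v\|^2-p\big). \tag{12}$$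

Lemma 2 bounds $p$. What about $\|e_1v\|^2$?

**Two bounds that are too weak.** With the trivial bound $\|e_1v\|^2\le1$ and $p\le\theta$, (12) gives $Mq\le\theta(M-1)+1=1+\frac1a-\frac2{a^2b}$. But we need $Mq\le\frac M{ab}=1-\frac1a$, so this fails. We can do better by symmetry between the rows. The $e_i$ are commuting projections with product $e_R$. For $S\subseteq[a]$ put
$$v_S=\prod_{i\in S}(1-e_i)\prod_{i\notin S}e_i\,v .$$
Expanding $\prod_i\big(e_i+(1-e_i)\big)=1$ shows that $v=\sum_Sv_S$; the $v_S$ are mutually orthogonal, $v_\emptyset=e_Rv$, and $\|e_iv\|^2=\sum_{S\not\ni i}\|v_S\|^2$. Hence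
$$\sum_{i=1}^a\|e_iv\|^2=\sum_S(a-|S|)\,\|v_S\|^2 . \tag{13}$$
Moreover, the element $c\in C$ that interchanges rows $1$ and $i$ gives $e_iv=ce_1c^{-1}v=ce_1v$, so all $\|e_iv\|$ are equal. With $a-|S|\le a-1$ for $S\ne\emptyset$ we get $\|e_1v\|^2\le1-\frac1a+\frac qa$. Put into (12) with $p\le\theta$, this yields
$$q\Big(M-\frac1a\Big)\le\theta(M-1)+1-\frac1a=1-\frac2{a^2b},$$
whereas the goal $q\le\frac1{ab}$ would need the right side to be at most $\frac1{ab}(M-\frac1a)=1-\frac1a-\frac1{a^2b}$. That would require $ab\le1$. In the $2\times2$ case this argument gives $q\le\frac12$ instead of $\frac14$. The loss is in the terms $v_S$ with $|S|=1$: we allowed all the mass of $v-v_\emptyset$ to sit there.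

The remedy is that we may assume extra invariance of $v$, and this invariance makes the terms with $|S|=1$ vanish.

**Step 1.** *Purpose: to reduce to vectors fixed by simultaneous column permutations.* Let $\Delta\cong S_b$ be the group of maps $(i,m)\mapsto(i,\pi m)$. Then $\Delta\le R$, so $e_Re_\Delta=e_R$. Also $\Delta$ normalizes $C$, so for $c\in C$, $\delta\in\Delta$ we have $c\delta v=\delta(\delta^{-1}c\delta)v=\delta v$, and hence $e_\Delta v\in V^{C}$. For $v\in V^C$ we thus have
$$e_Rv=e_R(e_\Delta v),\qquad e_\Delta v\in V^{C}\cap V^\Delta,\qquad\|e_\Delta v\|\le\|v\| . \tag{14}$$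
If $e_\Delta v=0$ then $e_Rv=0$ and there is nothing to prove. Otherwise it is enough to prove the inequality for $e_\Delta v$. So from now on $v$ is a unit vector fixed by both $C$ and $\Delta$.

**Step 2.** *Purpose: to show $v_{\{i\}}=0$.* Let $e^{(i)}=\prod_{l\ne i}e_l$. Take any $\pi\in S_b$, and write the corresponding element of $\Delta$ as $\pi_\Delta=\pi^{(i)}\pi_i$ with $\pi_i\in R_i$ (acting on row $i$ only) and $\pi^{(i)}\in\prod_{l\ne i}R_l$. Then
$$\pi_ie^{(i)}v=e^{(i)}\pi_iv=e^{(i)}\pi^{(i)}\pi_iv=e^{(i)}\pi_\Delta v=e^{(i)}v .$$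
The first equality holds because $\pi_i$ commutes with the $R_l$, $l\ne i$; the second because $e^{(i)}$ absorbs $\pi^{(i)}$; the last because $v$ is $\Delta$-fixed. Every element of $R_i$ is such a $\pi_i$, so $e^{(i)}v$ is $R_i$-invariant and $v_{\{i\}}=(1-e_i)e^{(i)}v=0$.

**Step 3.** *Purpose: to get the improved bound on $\|e_1v\|^2$.* In (13) the term $S=\emptyset$ contributes $aq$, the terms with $|S|=1$ vanish, and the others carry total mass $1-q$ with coefficients at most $a-2$. So $a\|e_1v\|^2\le aq+(a-2)(1-q)$, that is,
$$\|e_1v\|^2\le1-\frac2a+\frac{2q}a . \tag{15}$$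

**Step 4.** *Purpose: to conclude.* Insert (15) in (12), multiply by $M$, and rearrange:
$$q\Big(M-\frac2a\Big)\le p(M-1)+1-\frac2a . \tag{16}$$
By Lemma 2, $p\le\theta$, and $\theta(M-1)=\frac{ab-2}{a^2b}=\frac1a-\frac2{a^2b}$. So the right side of (16) is at most
$$\frac1a-\frac2{a^2b}+1-\frac2a=1-\frac1a-\frac2{a^2b}=\frac1{ab}\Big((a-1)b-\frac2a\Big)=\frac1{ab}\Big(M-\frac2a\Big). \tag{17}$$
Since $M\ge2>\frac2a$, we may divide, and $q\le\frac1{ab}$. This proves the inequality.

**Step 5.** *Purpose: to settle equality when $a,b\ge2$.* Let $v\in V^C$ be nonzero with $\|e_Rv\|^2=\frac1{ab}\|v\|^2$. By (14) and the inequality just proved, $\|e_Rv\|^2\le\frac1{ab}\|e_\Delta v\|^2\le\frac1{ab}\|v\|^2$. So $\|e_\Delta v\|=\|v\|$, and $v$ is fixed by $\Delta$. Scale $v$ to a unit vector. Then (16) holds with $q=\frac1{ab}$, and by (17) it says $\theta(M-1)\le p(M-1)$. As $M-1>0$, $p\ge\theta$. With Lemma 2, $p=\theta$, and the equality clause of Lemma 2 gives $V\cong W_2\cong S^{(N-2,2)}$. $\square$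

This completes the proof of Theorem A, and with Section 3 that of Theorem B.

## 7. The least eigenvalue and the cross version

**Proof of Theorem C(1).** The interval is (4). For $S=S_{i,j}$ and $f=1_S-\alpha$ with $\alpha=\frac1{k+1}$ we have $\alpha=\frac{1-\alpha}k$, so (5) gives $\langle f,\mathbf Af\rangle=-d\alpha^2=-\frac dk\alpha(1-\alpha)=-\frac dk\|f\|^2$. The symmetric operator $\mathbf A$ on $1^\perp$ has spectrum in $[-d/k,d/k]$ and attains the Rayleigh quotient $-d/k$, so $-d/k$ is an eigenvalue. It is the least one, since the remaining eigenvalue, on the constants, is $d>0$. $\square$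

**Proof of Theorem C(2).** If $\alpha\beta=0$ the claim is trivial. Otherwise put $f=1_{\mathcal F}-\alpha$ and $g=1_{\mathcal G}-\beta$, with $B$ as in Section 3. No member of $\mathcal F$ is skew to a member of $\mathcal G$, so $\langle1_{\mathcal F},B1_{\mathcal G}\rangle=0$. Since $B1=1$, $f\perp1$, and $Bg\perp1$ (the mean of $(Bg)_1=e_Rg_2$ equals that of $g_2$, which is $0$),
$$0=\langle1_{\mathcal F},B1_{\mathcal G}\rangle=\alpha\beta+\langle f,Bg\rangle .$$
By Lemma 1, $\alpha\beta\le\|f\|\,\|Bg\|\le\sqrt{\alpha(1-\alpha)\,\beta(1-\beta)/(ab)}$. Squaring and dividing by $\alpha\beta(1-\alpha)(1-\beta)>0$ gives the claim.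

For equality, fix two points, and let $\mathcal F\subset\Omega_1$ and $\mathcal G\subset\Omega_2$ consist of all partitions with these two points in a common cell. Then a cell of any $P\in\mathcal F$ and a cell of any $Q\in\mathcal G$ share two points, so no pair is skew. Here $\alpha=\frac{b-1}{ab-1}$ and $\beta=\frac{a-1}{ab-1}$, so
$$\frac\alpha{1-\alpha}\cdot\frac\beta{1-\beta}=\frac{b-1}{b(a-1)}\cdot\frac{a-1}{a(b-1)}=\frac1{ab}. \qquad\square$$

## 8. Maximum cocliques come from a single pair

We prove Theorem C(3). By Theorem B and (2), the $S_{i,j}$ are maximum cocliques, and every maximum coclique has density $\frac1{k+1}$. For $k=2$, $P(2)=K_3$, its maximum cocliques are the singletons, and for instance $S_{1,2}=\{12|34\}$; so these are the sets $S_{i,j}$. Let now $k\ge3$, $n=|X|=k^2\ge9$, let $S$ be a coclique of density $\frac1{k+1}$, and $f=1_S-\frac1{k+1}$. Write $s_{xy}(P)=1$ if $x,y$ lie in a common cell of $P$, and $s_{xy}(P)=0$ otherwise.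

**Step 1.** *Purpose: to show that $f$ lies in the $W_2$-isotypic component of $L^2(\Omega)$.* By (5), $\langle f,\mathbf Af\rangle=-\frac dk\|f\|^2$. So $\|\mathbf Af\|\ge\frac dk\|f\|$, and by (4) equality holds: $\|e_Rf_2\|=\frac1k\|f_2\|$. Decompose $f_2$ along orthogonal nontrivial irreducible $\rho$-submodules. Theorem A holds for each component and the sum is an equality, so each nonzero component attains equality and its submodule is of type $W_2$. Thus $f_2$ lies in the $\rho$-isotypic component of type $W_2$ of $L^2(G)$.

We pass from the right action $\rho$ to the left action $(\lambda(\tau)\phi)(\sigma)=\phi(\tau^{-1}\sigma)$. Let $\chi$ be the character of $W_2$, which is real. In any representation the projection onto the $W_2$-isotypic component is $z=\frac{\chi(1)}{|G|}\sum_g\chi(g)\,g$. Substituting $g=\sigma^{-1}h\sigma$, then $h\to h^{-1}$, and using $\chi(h^{-1})=\chi(h)$,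
$$(\rho(z)\phi)(\sigma)=\frac{\chi(1)}{|G|}\sum_g\chi(g)\phi(\sigma g)=\frac{\chi(1)}{|G|}\sum_h\chi(h)\phi(h\sigma)=\frac{\chi(1)}{|G|}\sum_h\chi(h)\phi(h^{-1}\sigma)=(\lambda(z)\phi)(\sigma).$$
So $\lambda(z)f_2=\rho(z)f_2=f_2$. Let $G$ act on $L^2(\Omega)$ by $(\tau f)(Q)=f(\tau^{-1}Q)$. Then $(\tau f)_2=\lambda(\tau)f_2$, so $(zf)_2=\lambda(z)f_2=f_2$. As $f\mapsto f_2$ is injective, $zf=f$.

**Step 2.** *Purpose: to write $1_S$ as a combination of pair functions.* Let $H$ be the stabilizer of $P_0$, so that $L^2(\Omega)$ is the space of functions on $G/H$, and a module $V$ occurs in it $\dim V^H$ times. There are two $H$-orbits on pairs (in one cell of $P_0$, or not), so an $H$-invariant function on pairs has two values $\eta_1,\eta_2$; as $H$ is transitive on points, membership in $W_2$ is the single nontrivial condition $(k-1)\eta_1+(k^2-k)\eta_2=0$. So $\dim W_2^H=1$. An $H$-invariant function on points is constant, so $W_1^H=0$. Hence $L^2(\Omega)$ contains $W_2$ once, $W_1$ not at all, and the trivial module once.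

Let $U$ be the span of the functions $s_{xy}$. Since $\tau s_{xy}=s_{\tau x,\tau y}$, $U$ is an image of the module of functions on $2$-subsets, which is $W_0\oplus W_1\oplus W_2$. So $U\subseteq\mathbb C1\oplus(W_2\text{-component})$. Now $U$ contains the constants, because for every $x$
$$\sum_{y\ne x}s_{xy}=k-1, \tag{18}$$
and it contains nonconstant functions such as $s_{xy}$, so it contains the irreducible $W_2$-component. Thus $U=\mathbb C1\oplus(W_2\text{-component})$, and by Step 1, $1_S=\frac1{k+1}+f\in U$:
$$1_S=\sum_{\{x,y\}}w_{xy}s_{xy},\qquad w_{xy}=w_{yx} . \tag{19}$$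
Taking real parts, we may assume that the $w_{xy}$ are real. We think of $w$ as a symmetric array without diagonal, whose row $x$ consists of the $w_{xz}$, $z\ne x$.

**Step 3.** *Purpose: to show that two rows of $w$ differ by a constant, except at one place at most.* Fix $x\ne y$, put $Z=X\setminus\{x,y\}$, $r=|Z|=k^2-2\ge7$, and $g(z)=w_{yz}-w_{xz}$ on $Z$; for $E\subset Z$ let $g(E)=\sum_{z\in E}g(z)$. Let $E,F\subset Z$ be disjoint of size $k-1$. Compare a partition that has the cells $E\cup\{x\}$, $F\cup\{y\}$ with the one that has $E\cup\{y\}$, $F\cup\{x\}$ and the same remaining cells. By (19), $1_S$ at the second minus $1_S$ at the first is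
$$\sum_{z\in E}w_{yz}+\sum_{z\in F}w_{xz}-\sum_{z\in E}w_{xz}-\sum_{z\in F}w_{yz}=g(E)-g(F)\in\{-1,0,1\}. \tag{20}$$
First, differences of $g$ are integers. As $k\ge3$, $r=k^2-2\ge2k-1$. So for distinct $p,q\in Z$ there are disjoint $(k-1)$-subsets $E\ni p$ and $F$ with $q\notin E\cup F$. Replacing $p$ by $q$ in $E$ changes the integer $g(E)-g(F)$ into another integer, and the change is $g(q)-g(p)$.

Next, order the values of $g$ as $g_1\ge\dots\ge g_r$. Take for $E$ the $k-1$ points with the top values and for $F$ those with the bottom values. By (20),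
$$\sum_{i=1}^{k-1}(g_i-g_{r+1-i})\le1 .$$
The terms are nonnegative integers, nonincreasing in $i$, and there are at least two of them. If the second were at least $1$, so would be the first, and the sum would be at least $2$. So the second term is $0$: $g_2=\dots=g_{r-1}$. Also $g_1-g_r\le1$, so $g_1>g_2$ and $g_{r-1}>g_r$ cannot both hold. Hence $g$ is constant on $Z$ except at one point at most. Let $\gamma_{xy}$ be this generic value.

**Step 4.** *Purpose: to normalize $w$ so that the generic values are $0$.* Fix $x_0\in X$, put $a_{x_0}=0$ and $a_y=\gamma_{x_0y}$ for $y\ne x_0$, and replace $w_{yz}$ by $w_{yz}-a_y-a_z$. By (18), this changes the sum in (19) by the constant $(k-1)\sum_ya_y$. It changes $w_{yz}-w_{xz}$ by $a_x-a_y$, which does not depend on $z$; so the conclusion of Step 3 still holds, with new generic values $\gamma_{xy}-a_y+a_x$. In particular the new generic value for the pair $x_0,y$ is $0$. So, for the new array, row $y$ agrees with row $x_0$ outside $\{x_0,y\}$ and at most one further point. For $x,y\ne x_0$, rows $x$ and $y$ then agree outside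 $\{x,y,x_0\}$ and at most two further points, hence at $n-5\ge4$ points at least. A nonzero generic difference would allow agreement at one point at most. So the generic difference is $0$:

(∗) for all $x\ne y$, $w_{xz}=w_{yz}$ for all $z\notin\{x,y\}$ with at most one exception.

**Step 5.** *Purpose: to find many points whose row is constant.* Call $z$ constant if $w_{xz}$ does not depend on $x\ne z$. If $z$ is not constant, the $n-1$ points $x\ne z$ split into two nonempty sets, of sizes $t$ and $n-1-t$, such that $w_{xz}\ne w_{yz}$ for $x,y$ in different sets (one value against all the others). This gives at least $t(n-1-t)\ge n-2$ pairs $\{x,y\}$ for which $z$ is an exception in (∗). Each pair has at most one exception, so the number $m$ of non-constant points satisfies $m(n-2)\le\binom n2$. As $n\ge9$, $\frac{n-1}{n-2}\le\frac87$, so $m\le\frac{4n}7$, and there are at least $\frac{3n}7>3$ constant points. Two constant points $z,z'$ have the same constant, namely $w_{zz'}$. Call it $h$.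

**Step 6.** *Purpose: to show that only one entry of $w$ differs from $h$.* Call a pair $\{x,y\}$ bad if $w_{xy}\ne h$. Bad pairs contain no constant point. Let $x$ be a non-constant point and $c$ a constant point. Row $c$ is identically $h$, so by (∗) for $x,c$ we have $w_{xz}=h$ for all $z\notin\{x,c\}$ with at most one exception, and $w_{xc}=h$. So every point lies in at most one bad pair; in particular, distinct bad pairs are disjoint. Suppose $\{u,u'\}$ and $\{v,v'\}$ were two disjoint bad pairs. Then $w_{uu'}\ne h=w_{vu'}$, because $u'$ lies in only one bad pair, and likewise $w_{vv'}\ne h=w_{uv'}$. So rows $u$ and $v$ differ at both $u'$ and $v'$, against (∗). Hence there is at most one bad pair.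

**Step 7.** *Purpose: to conclude.* The sum of all $s_{xy}$ is the constant $k\binom k2$. If there were no bad pair, $1_S$ would be constant, which it is not. So there is exactly one bad pair $\{i,j\}$, and $1_S=c+\varepsilon s_{ij}$ for constants $c,\varepsilon$. As $1_S$ is nonconstant with values in $\{0,1\}$, and $s_{ij}$ takes both values $0$ and $1$, either $1_S=s_{ij}$ or $1_S=1-s_{ij}$. The second has density $\frac k{k+1}\ne\frac1{k+1}$. Hence $1_S=s_{ij}$, that is, $S=S_{i,j}$. $\square$
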